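\title{A Banach space that is not weakly compactly generated although its bidual is}

\begin{abstract}
We construct, in ZFC, a Banach space $X$ of density $\mathfrak c$ such that $X^{**}$ is weakly compactly generated and $X$ is not. The space is obtained by Davis--Figiel--Johnson--Pe{\l}czy\'nski interpolation from a family of continuous functions on countably many compact spaces of chains in trees. We also show that weak compact generation does pass from $X^{**}$ to $X$ when $X$ is complemented in its bidual or has density less than $\mathfrak b$, so the least density of a counterexample lies between $\mathfrak b$ and $\mathfrak c$.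
\end{abstract}

\section{Introduction}\label{sec:intro}

A Banach space $V$ is \emph{weakly compactly generated} (WCG) if some weakly compact set $H\subset V$ has dense linear span; we then say that $H$ \emph{generates} $V$. The notion contains two familiar classes. A separable space is generated by a norm-null sequence together with $0$, and a reflexive space is generated by its unit ball. The space $c_0(I)$ is WCG for every set $I$: each functional is given by an element of $\ell_1(I)$, so every weak neighborhood of $0$ contains all but finitely many unit vectors, and the unit vectors together with $0$ form a weakly compact set. This paper answers the following question, which has been posed in print as an open problem.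

\begin{quote}
\emph{If the bidual $X^{**}$ of a Banach space $X$ is WCG, must $X$ be WCG?}
\end{quote}

One would guess that the answer is yes. The space $X$ is a closed subspace of $X^{**}$, and closed subspaces of separable spaces are separable and closed subspaces of reflexive spaces are reflexive, so both classes above pass from $X^{**}$ to $X$. On the other hand, the WCG property does not interact smoothly with duality. It is not a three-space property, and there is a space $B$, the predual of the James tree space $JT$, such that $B$ and $B^{**}/B$ are WCG while $B^{**}$ is not; the even duals of $JT$ are WCG and the odd duals are not. (We do not use these facts.) The difficulty in proving the implication is that a weakly compact set generating $X^{**}$ need not meet $X$ in any useful way. Our main result is that this difficulty cannot be overcome.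

\begin{theorem}\label{thm:A}
There is a Banach space $X$, of density $\mathfrak c$, such that $X^{**}$ is WCG but $X$ is not.
\end{theorem}

The proof is in ZFC, and it covers both real and complex scalars. The second theorem describes where such a space cannot be found. The \emph{density} $\operatorname{dens}X$ is the least cardinality of a dense subset of $X$; $X^{(k)}$ is the $k$-th dual; and $\mathfrak b$ is the least size of a family in $\omega^\omega$ that is unbounded for eventual domination. Thus for every family of fewer than $\mathfrak b$ functions $m_i\colon\omega\to\omega$ there is one $f\colon\omega\to\omega$ such that, for each $i$, $m_i(p)\le f(p)$ for all but finitely many $p$.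

\begin{theorem}\label{thm:B}
\begin{enumerate}
\item[(1)] For every Banach space $X$ and every $k\ge1$: if $X^{(k+2)}$ is WCG, then $X^{(k)}$ is WCG. More generally, if $Y$ is complemented in $Y^{**}$ and $Y^{**}$ is WCG, then $Y$ is WCG.
\item[(2)] Every closed subspace of density $<\mathfrak b$ of a WCG space is WCG. Hence every $X$ such that $X^{**}$ is WCG and $X$ is not has density $\ge\mathfrak b$, and the least density of such a space lies in $[\mathfrak b,\mathfrak c]$.
\end{enumerate}
\end{theorem}

Section~\ref{sec:wcg} collects the general facts on weakly compact sets and proves Theorem~\ref{thm:B}. Section~\ref{sec:idea} shows the mechanism of the counterexample on two small examples. Sections~\ref{sec:trees}--\ref{sec:closure} build an index set $\Gamma$ with trees $T_n$, compact spaces $K_n$ of chains, and a bounded set $G$ in $F=(\bigoplus_nC(K_n))_{c_0}$ whose weak$^*$ closure in $F^{**}$ is computed exactly. Section~\ref{sec:interp} turns $G$ into the space $X$, and Sections~\ref{sec:bidual} and~\ref{sec:notwcg} prove the two halves of Theorem~\ref{thm:A}.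

Throughout, $\omega=\{0,1,2,\dots\}$, $\varepsilon_n=2^{-n}$, and $B_V$ is the closed unit ball of $V$. We regard $V$ as a subspace of $V^{**}$. A family of scalars $(r_i)_{i\in I}$ is in $c_0(I)$ if $\{i:|r_i|\ge c\}$ is finite for every $c>0$. Section~\ref{sec:wcg} is valid for real and for complex scalars; after it, scalars are real until the last paragraph of the paper.

\section{Weakly compact generating sets and the positive results}\label{sec:wcg}

Call a family $(h_i)_{i\in I}$ in a Banach space $V$ \emph{weakly null} if $(\varphi(h_i))_i\in c_0(I)$ for every $\varphi\in V^*$. Then every weak neighborhood of $0$ contains $h_i$ for all but finitely many $i$, so $\{h_i:i\in I\}\cup\{0\}$ is weakly compact: in an open cover, the member that contains $0$ leaves only finitely many points uncovered. The basic source of such families is a bound on signed sums. If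
\begin{equation}\label{eq:signed}
\Big\|\sum_{i\in A}\theta_ih_i\Big\|\le C\quad\text{for all finite }A\subset I\text{ and all scalars }\theta_i\text{ with }|\theta_i|=1,
\end{equation}
then choosing $\theta_i$ with $\theta_i\varphi(h_i)=|\varphi(h_i)|$ gives $\sum_i|\varphi(h_i)|\le C\|\varphi\|$, so the family is weakly null. Functions bounded by $1$ with pairwise disjoint supports satisfy \eqref{eq:signed} in the supremum norm with $C=1$.

\begin{lemma}\label{lem:wcg}
Let $V$ be a Banach space.
\begin{enumerate}
\item[(a)] If $H_r\subset V$ $(r\in\omega)$ are weakly compact and $\bigcup_rH_r$ has dense span, then $V$ is WCG.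
\item[(b)] If $V$ is WCG, there is an absolutely convex weakly compact $H\subset V$ such that $\bigcup_{l\in\omega}lH$ is dense in $V$.
\item[(c)] If $V$ is WCG and $T\colon V\to V'$ is a bounded operator with dense range, then $V'$ is WCG.
\item[(d)] \textup{(Grothendieck's lemma)} If $S\subset V$ and for every $\varepsilon>0$ there is a weakly compact $H_\varepsilon$ with $S\subset H_\varepsilon+\varepsilon B_V$, then $S$ is relatively weakly compact.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Weakly compact sets are bounded, so there are $c_r>0$ with $c_rH_r\subset\varepsilon_rB_V$. The set $\{0\}\cup\bigcup_rc_rH_r$ has dense span. In a weakly open cover of it, the member containing $0$ contains a norm ball around $0$, hence all but finitely many of the sets $c_rH_r$, and each of the remaining ones is weakly compact.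

(b) Let $H_0$ be weakly compact with dense span. The set $\{\lambda x:|\lambda|\le1,\ x\in H_0\}$ is weakly compact, as the continuous image of a compact product. By Krein's theorem (the closed convex hull of a weakly compact set is weakly compact) its closed convex hull $H$ is weakly compact. It is absolutely convex, and $\sum_ic_ix_i\in lH$ whenever $x_i\in H_0$ and $\sum_i|c_i|\le l$.

(c) Bounded operators are weakly continuous, so $T$ maps a weakly compact generating set to a weakly compact set whose span is dense in the range of $T$.

(d) The set $S$ is bounded, so its weak$^*$ closure $\tilde S$ in $V^{**}$ is weak$^*$ compact. The set $H_\varepsilon+\varepsilon B_{V^{**}}$ is weak$^*$ compact and contains $S$, so it contains $\tilde S$. Thus each point of $\tilde S$ is within $\varepsilon$ of $V$ for every $\varepsilon$, whence $\tilde S\subset V$, and on $V$ the weak$^*$ topology of $V^{**}$ is the weak topology.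
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:B}]
(1) If $Y$ is complemented in $Y^{**}$, it is the image of $Y^{**}$ under a bounded projection, and Lemma~\ref{lem:wcg}(c) applies. For $k\ge1$ the space $Y=X^{(k)}$ is the dual of $E=X^{(k-1)}$. The adjoint of the canonical embedding $E\to E^{**}$ restricts functionals on $E^{**}$ to $E$; it maps $E^{***}=Y^{**}$ to $E^*=Y$ and fixes each element of $Y$, so it is a projection of $Y^{**}$ onto $Y$.

(2) Let $X$ be a closed subspace of a WCG space $V$, let $\{x_i:i\in I\}$ be dense in $X$ with $|I|<\mathfrak b$, and take $H\subset V$ as in Lemma~\ref{lem:wcg}(b). For each $i$ choose $m_i\in\omega^\omega$ with $x_i\in m_i(p)H+2^{-p}B_V$ for all $p$; the function $m_i$ records how large a multiple of $H$ is needed to approximate $x_i$ at each scale. Since $|I|<\mathfrak b$, some $f\in\omega^\omega$ eventually dominates every $m_i$. Then $I=\bigcup_{q\in\omega}I_q$, where $I_q=\{i:m_i(p)\le f(p)+q\text{ for all }p\}$. As $H$ is absolutely convex, $mH\subset m'H$ for $m\le m'$, so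
\[
S_q:=\{x_i:i\in I_q\}\subset\bigcap_p\big((f(p)+q)H+2^{-p}B_V\big).
\]
By Lemma~\ref{lem:wcg}(d) the weak closure of $S_q$ in $V$ is weakly compact. It lies in $X$, because a closed subspace is weakly closed, and the weak topology of $X$ is the restriction of that of $V$ by the Hahn--Banach theorem. Lemma~\ref{lem:wcg}(a) shows that $X$ is WCG.

If $X^{**}$ is WCG and $X$ is not, then $X$ is a closed subspace of a WCG space, so $\operatorname{dens}X\ge\mathfrak b$. Theorem~\ref{thm:A}, whose proof does not use Theorem~\ref{thm:B}, gives such a space of density $\mathfrak c$.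
\end{proof}

The proof of (2) is a guide to the construction. A counterexample must contain vectors $e_\gamma$ to which functions in $\omega^\omega$ are attached, one value for each scale of approximation, and these functions must form an unbounded family. In our construction they appear as the sequences of colors $(a_n(\gamma))_n$.

\section{Branches and fans}\label{sec:idea}

Two small examples contain the whole mechanism. The first is the obstruction that prevents $X$ from being WCG; the second is the device that removes the obstruction in $X^{**}$.

\begin{example}[a branch]\label{ex:branch}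
Let $K=\{s_0,s_1,\dots\}\cup\{b\}$ be a convergent sequence with its limit $b$, and let $e_i\in C(K)$ be the indicator of $\{s_p:p\ge i\}\cup\{b\}$. The functions $e_i$ converge pointwise to the discontinuous function $1_{\{b\}}$, and this obstruction to weak compactness is stable under perturbation. Suppose $x_i\in C(K)$ and $\|x_i-e_i\|\le\theta<\frac12$. A weak cluster point $x\in C(K)$ of $(x_i)$ would satisfy $|x(s_p)|\le\theta$ for every $p$, since $|x_i(s_p)|\le\theta$ for $i>p$, and $x(b)\ge1-\theta$. Continuity at $b$ gives $1-\theta\le\theta$, which is false. So no weakly compact subset of $C(K)$ contains all the $x_i$.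

The obstruction also survives in a larger space. Let $C(K)$ be a closed subspace of $V$, let $x_i\in V$ with $\|x_i-e_i\|\le\theta<\frac14$, and let $x\in V$ be a weak cluster point. Extend the point evaluations to norm-one functionals $\varphi_p,\varphi_b$ on $V$; as before $|\varphi_p(x)|\le\theta$ and $\varphi_b(x)\ge1-\theta$. By Mazur's theorem $x$ is a norm limit of convex combinations of the $x_i$, so for each $\eta>0$ some $y\in C(K)$ has $\|x-y\|\le\theta+\eta$. Then $|y(s_p)|\le2\theta+\eta$ and $y(b)\ge1-2\theta-\eta$, which contradicts continuity for small $\eta$.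
\end{example}

This suggests a way to defeat WCG. Take an uncountable family $(e_\gamma)_{\gamma\in\Gamma}$ in $X$. If $H$ is as in Lemma~\ref{lem:wcg}(b), each $e_\gamma$ is close to some $x_\gamma\in l(\gamma)H$, and this splits $\Gamma$ into countably many pieces. If every such splitting leaves a branch inside one piece, we have a contradiction. The second half of the example shows the price of asking that $X^{**}$ be WCG: approximating the $e_\gamma$ within $\theta$ from multiples of a weakly compact set in $X^{**}$ splits $\Gamma$ into countably many pieces, none of which contains a branch whose jump at the limit point exceeds $4\theta$. So we use branches at all scales: a sequence of trees $T_n$, whose branches produce jumps of height $\varepsilon_n$, and for each $n$ a coloring $a_n\colon\Gamma\to\omega$ whose color classes contain no branch of $T_n$, while no single countable splitting of $\Gamma$ destroys the branches of all trees at once. The vector $e_\gamma$ has a component $\varepsilon_ne^n_\gamma$ for each tree.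

If the components $e^n_\gamma$ themselves were available, the families $\{e^n_\gamma:a_n(\gamma)=m\}$, which will be disjointly supported, would be countably many weakly null families whose closed span contains every $e_\gamma$. We want exactly this to happen in $X^{**}$ and not in $X$: the vector $e_\gamma$ should split into its components in the bidual only.

\begin{example}[two fans]\label{ex:fan}
Let $K=\{s_0,s_1,\dots\}\cup\{q\}$ be a convergent sequence with limit $q$, and let $u_k$ be the indicator of $\{s_0,\dots,s_k\}$. The $u_k$ span a dense subspace of $\{f\in C(K):f(q)=0\}$. In $C(K)\oplus_\infty C(K)$ let $e=(1,\frac12)$, and let $X_0$ be the closed span of $e$ and all $(u_k,0)$, $(0,u_k)$; thus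
\[
X_0=\{(f_0,f_1):f_1(q)=\tfrac12f_0(q)\}.
\]
The first component $(1,0)$ of $e$ is not in $X_0$; its distance to $(f_0,f_1)\in X_0$ is at least $\max(|1-t|,|t|/2)\ge\frac13$, where $t=f_0(q)$. In the bidual the situation is different. Let $g$ be the indicator of $K\setminus\{q\}$, acting on measures by integration. By dominated convergence $u_k\to g$ weak$^*$, so $g^0=(g,0)$ and $g^1=(0,g)$ belong to $X_0^{**}$, and
\[
e=h+g^0+\tfrac12g^1,\qquad h=(1_{\{q\}},\tfrac12 1_{\{q\}}).
\]
So $e$ splits into components up to the remainder $h$, which lives on the single point $q$ of each copy. In $X_0$, by contrast, a finite combination $z=ce+\sum_kc_k(u_k,0)+\sum_kc_k'(0,u_k)$ close to $e$ has $c$ close to $1$ (evaluate the first coordinate at $q$), and its second coordinate equals $c/2$ at $s_j$ for all large $j$. Approximation in the first coordinate forces the second coordinate to be present far out in the fan.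
\end{example}

The construction combines the two examples. Each $\gamma$ has a fan of nodes $(\gamma,j)$, $j\in\omega$, in every tree $T_n$, and the corresponding points of a compact space $K_n$ converge to a point $q_\gamma$. In $X^{**}$ we have $e_\gamma=h_\gamma+\sum_n\varepsilon_ng^n_\gamma$; the $h_\gamma$ live on the distinct points $q_\gamma$, and the $g^n_\gamma$ of one color are disjointly supported, so countably many weakly null families suffice. In $X$, a vector $x_\gamma$ at a fixed small distance from $e_\gamma$ is, up to an arbitrarily small error, a finite combination of generators containing $e_\gamma$ with coefficient at least $\frac12$. Along a branch of $T_n$ that passes through nodes $(\gamma,j)$ with $j$ large and avoids the finitely many other indices involved, $x_\gamma$ therefore shows the jump of height about $\varepsilon_n$, however small $\varepsilon_n$ is compared with the distance from $x_\gamma$ to $e_\gamma$. Lemma~\ref{lem:branch} provides such a branch.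

\section{The index set and its trees}\label{sec:trees}

Each element $\gamma$ of the index set will carry its own instructions: its colors, and the position of each of its nodes $(\gamma,j)$ in each tree. Taking \emph{all} admissible instructions makes the set rich enough for Lemma~\ref{lem:branch}.

By recursion on $\xi<\omega_1$ we define sets $\Gamma^\xi$ and, for $\gamma\in\Gamma^\xi$ and $n,j\in\omega$, finite sets $P_n(\gamma,j)\subset\Gamma^{<\xi}:=\bigcup_{\eta<\xi}\Gamma^\eta$. Suppose this is done below $\xi$. Consider triples $\gamma=(\xi,a,\pi)$ with $a\in\omega^\omega$ and $\pi\colon\omega\times\omega\to(\Gamma^{<\xi}\times\omega)\cup\{*\}$. Write $\rho(\gamma)=\xi$ for the \emph{rank}, $a_n(\gamma)=a(n)$ for the \emph{$n$-th color}, and $\pi_n(\gamma,j)=\pi(n,j)$. Put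
\[
P_n(\gamma,j)=\begin{cases}\emptyset&\text{if }\pi_n(\gamma,j)=*,\\ \{\gamma'\}\cup P_n(\gamma',j')&\text{if }\pi_n(\gamma,j)=(\gamma',j').\end{cases}
\]
Let $\Gamma^\xi$ be the set of all such triples that satisfy
\begin{enumerate}
\item[(a)] $a_n(\gamma')\ne a_n(\gamma)$ for all $n,j$ and all $\gamma'\in P_n(\gamma,j)$;
\item[(b)] the sets $P_n(\gamma,j)$, $(n,j)\in\omega\times\omega$, are pairwise disjoint;
\item[(c)] $\pi_n(\gamma,j)=*$ for all $n$ and all odd $j$.
\end{enumerate}
Let $\Gamma=\bigcup_{\xi<\omega_1}\Gamma^\xi$. In rank $0$ the map $\pi$ is constantly $*$ and $a$ is arbitrary, so $|\Gamma^0|=\mathfrak c$. If $|\Gamma^\eta|\le\mathfrak c$ for $\eta<\xi$, then $|\Gamma^\xi|\le\mathfrak c\cdot\mathfrak c^\omega=\mathfrak c$. Hence $|\Gamma|=\mathfrak c$.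

For each $n$, the tree $T_n$ is the set $\Gamma\times\omega$ of \emph{nodes}, where $(\gamma,j)$ is a node \emph{over} $\gamma$, with the order $<_n$ in which $t'<_nt$ means that $t'$ is obtained from $t$ by applying $\pi_n$ a positive number of times. Each application lowers the rank of the first coordinate, so the iteration stops after finitely many steps: the set $C_n(t)=\{t':t'\le_nt\}$ is a finite chain, $\pi_n(t)$ is the immediate predecessor of $t$, and $t$ is a \emph{root} if $\pi_n(t)=*$. The \emph{shadow} $\operatorname{sh}(c)\subset\Gamma$ of a chain $c$ is the set of first coordinates of its nodes; thus $\operatorname{sh}(C_n(\gamma,j))=\{\gamma\}\cup P_n(\gamma,j)$. An \emph{initial chain} is a downward closed chain. It is empty, or finite and nonempty and then of the form $C_n(t)$ with $t$ its top node, or infinite, in which case we call it a \emph{branch}. Let $\mathcal B_n$ be the set of branches of $T_n$. Since nodes have finitely many predecessors, a branch has order type $\omega$, and it is a maximal chain: a node comparable with all its nodes cannot lie above all of them, so it lies below one of them and belongs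 to the branch. Figure~\ref{fig:fan} shows the nodes over one $\gamma$.

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.85]
\foreach \x in {0,...,5} {
  \fill (1.6*\x,3) circle (2pt);
  \node[above] at (1.6*\x,3.05) {$(\gamma,\x)$};
}
\draw (0,3)--(0,1.4); \fill (0,2.2) circle (2pt); \fill (0,1.4) circle (2pt);
\draw (3.2,3)--(3.2,0.6); \fill (3.2,2.2) circle (2pt); \fill (3.2,1.4) circle (2pt); \fill (3.2,0.6) circle (2pt);
\draw (6.4,3)--(6.4,2.2); \fill (6.4,2.2) circle (2pt);
\node at (9.1,3) {$\cdots$};
\draw[->] (9.6,3)--(10.4,3);
\draw (10.7,3) circle (2.5pt);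
\node[above] at (10.7,3.05) {$q_\gamma$};
\end{tikzpicture}
\caption{The nodes over one index $\gamma$ in a tree $T_n$, each drawn with its predecessors below it. Nodes $(\gamma,j)$ with $j$ odd are roots. The chains below different nodes lie over disjoint sets of indices, of smaller rank and of $n$-th color different from that of $\gamma$. In the compact space $K_n$ the chains with top node $(\gamma,j)$ converge to the point $q_\gamma$ as $j\to\infty$.}\label{fig:fan}
\end{figure}

Condition (a) makes the color classes useless for building branches of $T_n$. Condition (b) says that an index $\gamma$ can lie below the nodes over $\gamma'$ only once, in one tree and at one place; it is what keeps all limits in Sections~\ref{sec:compacta} and~\ref{sec:closure} simple. Condition (c) lets a branch start over any index, arbitrarily far out in its fan. The next lemma records the consequences of (a) and (b).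

\begin{lemma}\label{lem:basic}
\begin{enumerate}
\item[(i)] Ranks increase strictly along a chain of $T_n$; so a chain has at most one node over each index. The color $a_n$ is injective on the shadow of each chain of $T_n$.
\item[(ii)] For $\gamma,\gamma'\in\Gamma$ there is at most one pair $(n,j)$ with $\gamma\in P_n(\gamma',j)$.
\item[(iii)] For distinct $\gamma,\gamma'\in\Gamma$ and fixed $n$ there is at most one pair $(j,j')$ such that $(\gamma,j)$ and $(\gamma',j')$ are comparable in $T_n$.
\item[(iv)] If $b\in\mathcal B_n$, $b'\in\mathcal B_{n'}$ and $\operatorname{sh}(b)\cap\operatorname{sh}(b')$ is infinite, then $n=n'$ and $b=b'$.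
\end{enumerate}
\end{lemma}

\begin{proof}
(i) If $(\gamma',j')<_n(\gamma,j)$, then $\gamma'\in P_n(\gamma,j)$, so $\rho(\gamma')<\rho(\gamma)$, and $a_n(\gamma')\ne a_n(\gamma)$ by (a). Statement (ii) is condition (b) for $\gamma'$.

(iii) Let $\rho(\gamma)\le\rho(\gamma')$. If the two nodes are comparable, (i) forces $(\gamma,j)<_n(\gamma',j')$. Then $\gamma\in P_n(\gamma',j')$, so $j'$ is determined by (ii), and $j$ is determined because $C_n(\gamma',j')$ has only one node over $\gamma$.

(iv) Let $\gamma$ be the element of least rank in $I=\operatorname{sh}(b)\cap\operatorname{sh}(b')$. For any other $\gamma'\in I$, let $(\gamma',j)\in b$ and $(\gamma',j')\in b'$. By (i), in each branch the node over $\gamma$ lies below the node over $\gamma'$, so $\gamma\in P_n(\gamma',j)\cap P_{n'}(\gamma',j')$, and $(n,j)=(n',j')$ by (ii). Thus $n=n'$, and $b$, $b'$ share infinitely many nodes. An initial chain of type $\omega$ is the union of the sets $C_n(t)$ over any infinite set of its nodes $t$, so $b=b'$.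
\end{proof}

\begin{lemma}[branch lemma]\label{lem:branch}
Let $\Gamma=\bigcup_{n\in\omega}\Gamma_n$. For each $n$ let $k^n\colon\Gamma\to\omega$, and let $\Phi^n$ assign to each $\gamma$ a finite subset of $\Gamma$. Then there are $n$ and a branch $(\gamma_0,j_0)<_n(\gamma_1,j_1)<_n\cdots$ in $\mathcal B_n$ such that
\[
\gamma_i\in\Gamma_n,\qquad j_i>k^n(\gamma_i),\qquad\gamma_{i'}\notin\Phi^n(\gamma_i)\quad\text{for all }i\ne i'.
\]
\end{lemma}

The same $n$ indexes the piece and the tree, and this is essential: for the splitting $\Gamma_n=\{\gamma:a_0(\gamma)=n\}$ no piece contains the shadow of a chain of $T_0$ with two nodes. The proof is by contradiction. If no branch exists, then in each tree there are many finite chains that can be extended in only countably many ways. We write down uncountably many indices $\gamma^\xi$ that sit on top of such chains in all trees simultaneously, since we do not know in advance in which piece they will land. Nor do we know $k^n(\gamma^\xi)$ and $\Phi^n(\gamma^\xi)$ in advance, so $\gamma^\xi$ gets infinitely many chains with disjoint shadows in each tree. As $\gamma^\xi$ has only one $n$-th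 color, one color must be compatible with all these chains, and this is why the color enters the notion of a blocked chain.

\begin{proof}
Suppose the conclusion fails. For fixed $n$, call a nonempty finite initial chain $c$ of $T_n$ \emph{good} if $\operatorname{sh}(c)\subset\Gamma_n$, $j>k^n(\gamma)$ for all $(\gamma,j)\in c$, and $\gamma'\notin\Phi^n(\gamma)$ for distinct $\gamma,\gamma'\in\operatorname{sh}(c)$. By assumption, no branch has all its nonempty finite initial chains good. For a good $c$ and $m\in\omega$ let $\operatorname{Ext}_m(c)$ be the set of $\gamma\in\Gamma_n$ with $a_n(\gamma)=m$ such that, for some $j$, $\pi_n(\gamma,j)$ is the top of $c$ and $c\cup\{(\gamma,j)\}$ is good. Call $c$ \emph{$m$-blocked} if $c$ is good, $m\notin a_n(\operatorname{sh}(c))$, and $\operatorname{Ext}_m(c)$ is countable.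

\emph{Step 1: if $\Gamma_n$ is uncountable, then for some $m$ there is an infinite family of $m$-blocked chains of $T_n$ with pairwise disjoint shadows.} Suppose not. For every $m$ take, by Zorn's lemma, a maximal family of $m$-blocked chains with pairwise disjoint shadows. It is finite, so the union $E_m$ of its shadows is finite and $E=\bigcup_mE_m$ is countable. If $c$ is good, $\operatorname{sh}(c)\cap E=\emptyset$ and $m\notin a_n(\operatorname{sh}(c))$, then $\operatorname{Ext}_m(c)$ is uncountable, for otherwise $c$ could be added to the $m$-th maximal family. Pick $\gamma_0\in\Gamma_n\setminus E$ and an odd $j_0>k^n(\gamma_0)$. By (c) the node $(\gamma_0,j_0)$ is a root, so $\{(\gamma_0,j_0)\}$ is a good chain with shadow disjoint from $E$. Given such a chain $c$, choose a color $m$ outside the finite set $a_n(\operatorname{sh}(c))$ and some $\gamma\in\operatorname{Ext}_m(c)\setminus E$; this extends $c$ by one node to a good chain with shadow disjoint from $E$. Iterating gives a branch all of whose nonempty finite initial chains are good, a contradiction.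

\emph{Step 2: indices on top of blocked chains.} Let $N$ be the set of $n$ with $\Gamma_n$ uncountable. For $n\in N$ fix $m_n$ and an infinite family $\mathcal D_n$ of $m_n$-blocked chains as in Step~1; for $n\notin N$ let $m_n=0$. Enumerate the pairs $(n,j)$ with $n\in N$ and $j$ even, and choose successively $d_{n,j}\in\mathcal D_n$ so that the shadows of all the $d_{n,j}$ are pairwise disjoint. This is possible because the shadows chosen so far cover a finite set, which meets the shadows of only finitely many members of $\mathcal D_n$. Let $\pi(n,j)$ be the top of $d_{n,j}$ for these pairs and $\pi(n,j)=*$ for all others. Let $\xi_0<\omega_1$ exceed the ranks of the countably many indices in the shadows of the $d_{n,j}$, and for $\xi_0\le\xi<\omega_1$ put $\gamma^\xi=(\xi,(m_n)_n,\pi)$. Then $P_n(\gamma^\xi,j)$ is $\operatorname{sh}(d_{n,j})$ or $\emptyset$. Condition (a) holds since $m_n\notin a_n(\operatorname{sh}(d_{n,j}))$, (b) holds by the choice of the $d_{n,j}$, and (c) holds by the definition of $\pi$. As $\Gamma^\xi$ contains all admissible triples, $\gamma^\xi\in\Gamma$.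

\emph{Step 3: the contradiction.} For some $n$, uncountably many of the distinct indices $\gamma^\xi$ lie in $\Gamma_n$; in particular $n\in N$. Discard those that lie in the countable set $\bigcup_{j\text{ even}}\bigcup_{\gamma'\in\operatorname{sh}(d_{n,j})}\Phi^n(\gamma')$. Let $\gamma^\xi\in\Gamma_n$ be one of the uncountably many that remain. The finite set $\Phi^n(\gamma^\xi)$ meets only finitely many of the disjoint shadows $\operatorname{sh}(d_{n,j})$, so there is an even $j>k^n(\gamma^\xi)$ with $\operatorname{sh}(d_{n,j})\cap\Phi^n(\gamma^\xi)=\emptyset$. Then $\pi_n(\gamma^\xi,j)$ is the top of $d_{n,j}$, the chain $d_{n,j}\cup\{(\gamma^\xi,j)\}$ is good, and $a_n(\gamma^\xi)=m_n$; that is, $\gamma^\xi\in\operatorname{Ext}_{m_n}(d_{n,j})$. So the countable set $\bigcup_{j\text{ even}}\operatorname{Ext}_{m_n}(d_{n,j})$ contains uncountably many $\gamma^\xi$.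
\end{proof}

\section{Compact spaces of chains and the set $G$}\label{sec:compacta}

We want a compact space in which finite chains converge to branches, as in Example~\ref{ex:branch}, and the chains with top $(\gamma,j)$ converge to a point $q_\gamma$, as in Example~\ref{ex:fan}. Both happen in a product topology if a chain is recorded by the position, in each fan, of the node that it uses.

Let $\Lambda=\omega\cup\{\infty\}\cup\{\circ\}$, where $\omega\cup\{\infty\}$ is the one-point compactification of the discrete space $\omega$ and $\circ$ is an isolated point. Identify a chain of $T_n$ with the function $s\in\Lambda^\Gamma$ given by $s(\gamma)=j$ if $(\gamma,j)$ is in the chain, and $s(\gamma)=\circ$ if the chain has no node over $\gamma$. Let $q_\gamma\in\Lambda^\Gamma$ take the value $\infty$ at $\gamma$ and $\circ$ elsewhere. Define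
\[
K_n=\{\text{initial chains of }T_n\}\cup\{q_\gamma:\gamma\in\Gamma\}\subset\Lambda^\Gamma,
\]
and write $s_t$ for the point $C_n(t)$ of $K_n$. A point of $K_n$ that takes a value in $\omega$, or takes values different from $\circ$ at two indices, is a chain.

\begin{lemma}\label{lem:compact}
$K_n$ is closed in $\Lambda^\Gamma$, hence compact. If $b=\{t_0<_nt_1<_n\cdots\}\in\mathcal B_n$, then $s_{t_i}\to b$. For every $\gamma$, $s_{(\gamma,j)}\to q_\gamma$ as $j\to\infty$.
\end{lemma}

\begin{proof}
Let $s\in\overline{K_n}$. Suppose first that $s(\gamma)=\infty$ and $s(\gamma')\ne\circ$ for some $\gamma'\ne\gamma$. For every $N$ the conditions $\sigma(\gamma)\in[N,\infty]$, $\sigma(\gamma')\ne\circ$ define an open neighborhood of $s$, so they hold for some $\sigma\in K_n$. This $\sigma$ is a chain with comparable nodes $(\gamma,j)$, $(\gamma',j')$ and $j\ge N$. By Lemma~\ref{lem:basic}(iii) only one value of $j$ is possible, a contradiction for large $N$. Hence $s(\gamma)=\infty$ implies $s=q_\gamma\in K_n$.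

Suppose now that $s$ omits the value $\infty$, and let $D=\{(\gamma,s(\gamma)):s(\gamma)\ne\circ\}$. Points of $\omega$ are clopen in $\Lambda$. So for two nodes $(\gamma,j),(\gamma',j')$ of $D$ some $\sigma\in K_n$ has $\sigma(\gamma)=j$ and $\sigma(\gamma')=j'$, and the two nodes are comparable. If $(\gamma',j')<_n(\gamma,j)\in D$ and $s(\gamma')\ne j'$, then $\{\sigma:\sigma(\gamma)=j,\ \sigma(\gamma')\ne j'\}$ would be a neighborhood of $s$ that misses $K_n$, because the chains in $K_n$ are downward closed. Thus $D$ is an initial chain, and $s$ is the corresponding point of $K_n$.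

For each $\gamma$, $s_{t_i}(\gamma)=b(\gamma)$ for large $i$, so $s_{t_i}\to b$. Finally $s_{(\gamma,j)}(\gamma)=j\to\infty$, and for $\gamma'\ne\gamma$ we have $s_{(\gamma,j)}(\gamma')=\circ$ unless $\gamma'\in P_n(\gamma,j)$, which happens for at most one $j$ by Lemma~\ref{lem:basic}(ii).
\end{proof}

Define $\{0,1\}$-valued functions on $K_n$ by
\begin{gather*}
e^n_\gamma(s)=1\iff s(\gamma)\ne\circ,\qquad g^n_\gamma(s)=1\iff s(\gamma)\in\omega,\\
u^{\gamma,n}_k(s)=1\iff s(\gamma)\in\{0,\dots,k\}.
\end{gather*}
The functions $e^n_\gamma$ and $u^{\gamma,n}_k$ are indicators of clopen sets, hence continuous; $g^n_\gamma$ is the indicator of an open set, hence Borel. We have $u^{\gamma,n}_k\le g^n_\gamma\le e^n_\gamma$, $u^{\gamma,n}_k\to g^n_\gamma$ pointwise as $k\to\infty$, and $e^n_\gamma-g^n_\gamma=1_{\{q_\gamma\}}$, since $q_\gamma$ is the only point of $K_n$ with value $\infty$ at $\gamma$. If $e^n_\gamma(s)=e^n_{\gamma'}(s)=1$ with $\gamma\ne\gamma'$, then $s$ is a chain whose shadow contains both indices, so $a_n(\gamma)\ne a_n(\gamma')$ by Lemma~\ref{lem:basic}(i). Therefore: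
\begin{equation}\label{eq:D}
\begin{array}{l}
\text{for fixed $n,m$ the functions $e^n_\gamma$ with $a_n(\gamma)=m$ have pairwise disjoint}\\
\text{supports; hence so do the $g^n_\gamma$ and, for fixed $k$, the $u^{\gamma,n}_k$ with $a_n(\gamma)=m$.}
\end{array}
\end{equation}

For a compact space $K$, the Riesz representation theorem identifies $C(K)^*$ with the space $M(K)$ of Radon measures, that is, finite signed Borel measures $\mu$ whose variation $|\mu|$ is inner regular with respect to compact sets; $\|\mu\|=|\mu|(K)$, and we write $\mu(f)=\int f\,d\mu$. Let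
\[
F=\Big(\bigoplus_nC(K_n)\Big)_{c_0},\qquad F^*=\Big(\bigoplus_nM(K_n)\Big)_{\ell_1}.
\]
A uniformly bounded sequence $(f_n)$ of Borel functions on the spaces $K_n$ defines the element $(\mu_n)\mapsto\sum_n\mu_n(f_n)$ of $F^{**}$. Its norm is $\sup_n\sup|f_n|$: this is an upper bound, and point masses show that it is attained as a supremum. This identification is linear and extends the canonical embedding of $F$. We regard $u^{\gamma,n}_k\in F$, $g^n_\gamma\in F^{**}$ and, for $b\in\mathcal B_n$, $\chi_b=1_{\{b\}}\in F^{**}$ as sequences concentrated in the $n$-th coordinate. Put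
\[
e_\gamma=(\varepsilon_ne^n_\gamma)_n\in F,\qquad G=\{e_\gamma:\gamma\in\Gamma\}\cup\{u^{\gamma,n}_k:\gamma\in\Gamma,\ n,k\in\omega\}\subset B_F.
\]

\begin{remark}\label{rem:colors}
If $f\in\omega^\omega$ and $\Gamma_f=\{\gamma:a_n(\gamma)\le f(n)\text{ for all }n\}$, then $(e_\gamma)_{\gamma\in\Gamma_f}$ is weakly null in $F$. Indeed, by \eqref{eq:D} and \eqref{eq:signed}, $\sum_{\gamma\in\Gamma_f}|\mu_n(e^n_\gamma)|\le(f(n)+1)\|\mu_n\|$, and the series $\sum_n\varepsilon_n\mu_n(e^n_\gamma)$ converges uniformly in $\gamma$. So the $e_\gamma$ can resist weak compactness only because $\Gamma$ is not covered by countably many sets $\Gamma_f$; compare the proof of Theorem~\ref{thm:B}(2).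
\end{remark}

\section{The weak$^*$ closure of $G$}\label{sec:closure}

The bidual of the space $X$ built in the next section will be the closed span of the weak$^*$ closure $\tilde G$ of $G$ in $F^{**}$, so we need a list of the points of $\tilde G$. The functions $e^n_\gamma$ are not disjointly supported, but two of them overlap only above a single node. A measure that gives mass $\ge c$ to infinitely many of them must therefore charge infinitely many nodes, and then a branch.

\begin{lemma}\label{lem:measure}
If $\mu\in M(K_n)$ is positive and $\mu(\{b\})=0$ for all $b\in\mathcal B_n$, then $(\mu(e^n_\gamma))_\gamma\in c_0(\Gamma)$.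
\end{lemma}

\begin{proof}
Suppose $\mu(e^n_\gamma)\ge c>0$ for all $\gamma$ in an infinite set $D$. For a node $t=(\gamma,j)$ let $V_t=\{s\in K_n:s(\gamma)=j\}$, the clopen set of initial chains containing $t$. Incomparable nodes have disjoint sets $V_t$, and $V_t\subset V_{t'}$ if $t'\le_nt$. If $\gamma\ne\gamma'$ and $e^n_\gamma(s)e^n_{\gamma'}(s)=1$, then $s$ is a chain containing comparable nodes over $\gamma$ and $\gamma'$, and these nodes do not depend on $s$ by Lemma~\ref{lem:basic}(iii). So either $e^n_\gamma e^n_{\gamma'}=0$, or $e^n_\gamma e^n_{\gamma'}\le1_{V_t}$ for one node $t$ over $\gamma$.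

Fix an integer $N\ge2$ with $N\ge2\|\mu\|^2/c^2$, and put $c'=c^2/(2\|\mu\|)$. For distinct $\gamma_1,\dots,\gamma_N\in D$ the Cauchy--Schwarz inequality gives
\[
N^2c^2\le\Big(\mu\Big(\sum_ie^n_{\gamma_i}\Big)\Big)^2\le\|\mu\|\sum_{i,i'}\mu(e^n_{\gamma_i}e^n_{\gamma_{i'}}).
\]
The diagonal terms of the sum contribute at most $N\|\mu\|$, so the fewer than $N^2$ other terms add up to at least $N^2c^2/\|\mu\|-N\|\mu\|$, and one of them is at least $c^2/\|\mu\|-\|\mu\|/N\ge c'$. Hence $\mu(V_t)\ge c'$ for a node $t$ over some $\gamma_i$. Applying this to infinitely many disjoint $N$-element subsets of $D$, we see that $S=\{t:\mu(V_t)\ge c'\}$ is infinite. It is downward closed, and a set of pairwise incomparable nodes of $S$ has at most $\|\mu\|/c'$ elements. In particular, for each $p$ only finitely many nodes of $S$ have exactly $p$ predecessors. K\"onig's lemma (an infinite tree with finite levels, in which every node has finitely many predecessors, contains an infinite initial chain) gives a branch $b=\{t_0<_nt_1<_n\cdots\}\subset S$. A point of $\bigcap_iV_{t_i}$ is a chain containing the maximal chain $b$, so this decreasing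 intersection is $\{b\}$, and $\mu(\{b\})=\lim_i\mu(V_{t_i})\ge c'$, a contradiction.
\end{proof}

We compute limits along ultrafilters and use three facts. First, let $A=\{y_i:i\in I\}$ be bounded in $F^{**}$ and let $y$ be a weak$^*$ accumulation point of $A$. Every neighborhood $O$ of $y$ contains infinitely many points of $A$, so the sets $\{i:y_i\in O\}$ and the cofinite subsets of $I$ have the finite intersection property; an ultrafilter containing them is nonprincipal, and $y_i\to y$ along it. Second, if $(r_\gamma)\in c_0(\Gamma)$ and the image of an ultrafilter under $i\mapsto\gamma_i$ is nonprincipal, then $r_{\gamma_i}\to0$ along it. Third, if $|c_{i,p}|\le d_p$ and $\sum_pd_p<\infty$, then $\lim_i\sum_pc_{i,p}=\sum_p\lim_ic_{i,p}$, because the tails are small uniformly in $i$.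

\begin{lemma}\label{lem:dominated}
Let $\mathcal V$ be an ultrafilter on a set $I$, and let $i\mapsto\gamma_i\in\Gamma$ be a map such that the image $\mathcal U$ of $\mathcal V$ is nonprincipal.
\begin{enumerate}
\item[(i)] There is at most one pair $(n,b)$ with $b\in\mathcal B_n$ and $\operatorname{sh}(b)\in\mathcal U$.
\item[(ii)] Fix $n$, and let $f_i$ be $\{0,1\}$-valued Borel functions on $K_n$ with $f_i\le e^n_{\gamma_i}$. Then either $\lim_{\mathcal V}\mu(f_i)=0$ for all $\mu\in M(K_n)$, or there is $b\in\mathcal B_n$ with $\operatorname{sh}(b)\in\mathcal U$ and $\lim_{\mathcal V}\mu(f_i)=\mu(\{b\})$ for all $\mu\in M(K_n)$.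
\end{enumerate}
\end{lemma}

\begin{proof}
(i) Two sets in $\mathcal U$ have infinite intersection, so this is Lemma~\ref{lem:basic}(iv).

(ii) For $b\in\mathcal B_n$ let $\theta_b=\lim_{\mathcal V}f_i(b)\in\{0,1\}$. Since $f_i(b)\le e^n_{\gamma_i}(b)$, and $e^n_{\gamma_i}(b)=1$ exactly when $\gamma_i\in\operatorname{sh}(b)$, we have $\theta_b=0$ unless $\operatorname{sh}(b)\in\mathcal U$. By (i), $\theta_b=1$ for at most one $b$. Given $\mu$, write $\mu=\mu_0+\sum_{b\in\mathcal B_n}\mu(\{b\})\delta_b$, where $\sum_b|\mu(\{b\})|\le\|\mu\|$. Then $|\mu_0|(\{b\})=|\mu_0(\{b\})|=0$ for all $b$, so Lemma~\ref{lem:measure} gives $|\mu_0(f_i)|\le|\mu_0|(e^n_{\gamma_i})\to0$. Hence $\lim_{\mathcal V}\mu(f_i)=\sum_b\theta_b\,\mu(\{b\})$.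
\end{proof}

Write $\operatorname{acc}(A)$ for the set of weak$^*$ accumulation points of $A\subset F^{**}$, and put
\begin{gather*}
G_0=G,\qquad G_1=\{g^n_\gamma:\gamma\in\Gamma,\ n\in\omega\},\\
G_2=\{\chi_b,\ \varepsilon_n\chi_b:n\in\omega,\ b\in\mathcal B_n\},\qquad G_3=\{0\}.
\end{gather*}

\begin{proposition}\label{prop:closure}
For $p=0,1,2,3$ we have $\operatorname{acc}(G_p)\subset\bigcup_{p'>p}G_{p'}$. Moreover $G_1\subset\tilde G\subset G_0\cup G_1\cup G_2\cup G_3$.
\end{proposition}

\begin{proof}
In each case we compute the limit along a nonprincipal ultrafilter $\mathcal V$ on the natural index set, tested on $\mu=(\mu_n)\in F^*$. For $G_0$, the ultrafilter lives either on the indices of the $e_\gamma$ or on those of the $u^{\gamma,n}_k$.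

\emph{The vectors $e_\gamma$.} Here $\mathcal V=\mathcal U$ is nonprincipal on $\Gamma$, and $\mu(e_\gamma)=\sum_n\varepsilon_n\mu_n(e^n_\gamma)$ with terms bounded by $\varepsilon_n\|\mu_n\|$, so the limit is computed coordinatewise. By Lemma~\ref{lem:dominated}(ii) with $f_\gamma=e^n_\gamma$, the $n$-th coordinate contributes $0$ or $\varepsilon_n\chi_b$ with $\operatorname{sh}(b)\in\mathcal U$, and by Lemma~\ref{lem:dominated}(i) the second case occurs for at most one $n$. The limit is $0$ or some $\varepsilon_n\chi_b$.

\emph{The vectors $u^{\gamma,n}_k$.} If the image of $\mathcal V$ under $(\gamma,n,k)\mapsto n$ is nonprincipal, the limit is $0$, because $|\mu_n(u^{\gamma,n}_k)|\le\|\mu_n\|\to0$. Otherwise $n$ is constant on a set in $\mathcal V$. If then the image on $\Gamma$ is nonprincipal, Lemma~\ref{lem:dominated}(ii) gives the limit $0$ or some $\chi_b$. In the remaining case $n$ and $\gamma$ are constant on a set in $\mathcal V$; as $\mathcal V$ is nonprincipal, $k\to\infty$ along $\mathcal V$, and dominated convergence gives the limit $g^n_\gamma$. This last computation also shows $G_1\subset\tilde G$.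

\emph{The vectors $g^n_\gamma$.} If the image under $(\gamma,n)\mapsto n$ is nonprincipal, the limit is $0$, since $|\mu_n(g^n_\gamma)|\le\|\mu_n\|$. Otherwise $n$ is constant on a set in $\mathcal V$, the image on $\Gamma$ is nonprincipal, and Lemma~\ref{lem:dominated}(ii) gives $0$ or some $\chi_b$.

\emph{The set $G_2$.} Both elements attached to $(n,b)$ have absolute value at most $|\mu_n(\{b\})|$ on $\mu$, and $\sum_n\sum_{b\in\mathcal B_n}|\mu_n(\{b\})|\le\|\mu\|$. So the values on $\mu$ form a $c_0$ family, and the limit is $0$.

The one-point set $G_3$ has no accumulation point, and $\tilde G=G\cup\operatorname{acc}(G)$.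
\end{proof}

So $\tilde G$ is exhausted after removing isolated points four times. The consequence we need is that passing to the weak$^*$ closed absolutely convex hull creates nothing but absolutely convergent series. Let $W$ be the absolutely convex hull of $G$, the set of finite sums $\sum_ic_iy_i$ with $y_i\in G$ and $\sum_i|c_i|\le1$, and let $\tilde W$ be its weak$^*$ closure in $F^{**}$.

\begin{lemma}\label{lem:atomic}
Every $w\in\tilde W$ has the form $w=\sum_i\lambda_iy_i$, norm convergent in $F^{**}$, with countably many $y_i\in\tilde G$ and $\sum_i|\lambda_i|\le1$.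
\end{lemma}

\begin{proof}
Give $\tilde G$ the weak$^*$ topology, in which it is compact. We first show that every positive Radon measure $\nu$ on $\tilde G$ is concentrated on a countable set. Let $L_p=\tilde G\cap\bigcup_{p'\ge p}G_{p'}$ for $p=0,\dots,4$, so $L_0=\tilde G$ and $L_4=\emptyset$. The accumulation points of a finite union are those of its members, so Proposition~\ref{prop:closure} gives $\operatorname{acc}(L_p)\subset L_{p+1}\subset L_p$. Hence each $L_p$ is closed, and each point of the Borel set $L_p\setminus L_{p+1}$ is isolated in $L_p$. Compact subsets of the discrete space $L_p\setminus L_{p+1}$ are finite, so by inner regularity $\nu(L_p\setminus L_{p+1})$ is the supremum of the measures of finite subsets, and a countable subset carries all of it.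

Now let $w$ be the weak$^*$ limit of a net $w_\alpha\in W$. Writing $w_\alpha=\sum_ic_iy_i$, let $\nu_\alpha=\sum_ic_i\delta_{y_i}\in M(\tilde G)$, of norm $\le1$. Each $\varphi\in F^*$ is a continuous function $y\mapsto y(\varphi)$ on $\tilde G$, and $w_\alpha(\varphi)=\int y(\varphi)\,d\nu_\alpha(y)$. Let $\nu$ be a weak$^*$ cluster point of $(\nu_\alpha)$ in the unit ball of $M(\tilde G)=C(\tilde G)^*$. Then $w(\varphi)=\int y(\varphi)\,d\nu(y)$ for all $\varphi$. Since $|\nu|$ is concentrated on a countable set $\{y_i\}$, we get $w(\varphi)=\sum_i\lambda_iy_i(\varphi)$ with $\lambda_i=\nu(\{y_i\})$ and $\sum_i|\lambda_i|\le1$. The series $\sum_i\lambda_iy_i$ converges in norm because $\|y_i\|\le1$, and its sum is $w$.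
\end{proof}

\section{Interpolation and the space $X$}\label{sec:interp}

The obvious candidate for $X$, the closed span of $G$ in $F$, has a bidual that contains the weak$^*$ limits of all bounded nets in the span, for instance infinite signed sums of disjointly supported functions $u^{\gamma,n}_k$, and Section~\ref{sec:closure} says nothing about these. The Davis--Figiel--Johnson--Pe{\l}czy\'nski construction produces a stronger norm, for which $W$ is still bounded but the bidual is spanned in norm by $\tilde W$. Nothing in this section up to Proposition~\ref{prop:dfjp} uses more than $G\subset B_F$.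

For $r\ge1$ let $U_r=2^rW+2^{-r}B_F$ and let $\|x\|_r=\inf\{\lambda>0:x\in\lambda U_r\}$ be its gauge. The set $U_r$ is absolutely convex and $2^{-r}B_F\subset U_r\subset(2^r+2^{-r})B_F$, so $\|\cdot\|_r$ is an equivalent norm on $F$; write $F_r=(F,\|\cdot\|_r)$. A vector has small $r$-norm if it is a moderate multiple of an element of $W$ up to a very small error. Define
\[
X=\Big\{x\in F:\ \|x\|_X^2=\sum_{r\ge1}\|x\|_r^2<\infty\Big\}.
\]
The map $x\mapsto(x,x,\dots)$ is an isometry of $X$ onto the subspace $\Delta$ of diagonal elements of $Z=(\bigoplus_rF_r)_{\ell_2}$. The subspace $\Delta$ is closed, since convergence in $Z$ implies convergence of each coordinate in $F$; so $X$ is a Banach space.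

To describe $X^{**}$, recall that the dual of an $\ell_2$-sum is the $\ell_2$-sum of the duals, and that the bidual of a closed subspace $\Delta\subset Z$ is isometric to $\Delta^{\perp\perp}$, the weak$^*$ closure of $\Delta$ in $Z^{**}$. The space $F_r^{**}$ is $F^{**}$ with the bidual norm, again written $\|\cdot\|_r$. Its closed unit ball is
\[
\tilde U_r=2^r\tilde W+2^{-r}B_{F^{**}}.
\]
Indeed, by Goldstine's theorem that ball is the weak$^*$ closure of the ball of $F_r$, hence of $U_r$, which lies between the open and the closed ball of $F_r$. The set $\tilde U_r$ is weak$^*$ compact, as a sum of two such sets, and contains $U_r$; and it lies in the weak$^*$ closure of $U_r$ by Goldstine's theorem for $F$ and the continuity of addition. For $\varphi\in F^*$ and $r,r'\ge1$, the functional $(x_m)\mapsto\varphi(x_r)-\varphi(x_{r'})$ on $Z$ vanishes on $\Delta$, so every element of $\Delta^{\perp\perp}$ is diagonal, of the form $(\xi,\xi,\dots)$ with $\xi\in F^{**}$. We therefore identify $X^{**}$ with a linear subspace of $F^{**}$, normed by $\|\xi\|_{X^{**}}^2=\sum_r\|\xi\|_r^2$. The canonical embedding of $X$ in $X^{**}$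 becomes the restriction of that of $F$ in $F^{**}$. Since $\tilde U_1\subset\frac52B_{F^{**}}$,
\begin{equation}\label{eq:incl}
\|\xi\|_{F^{**}}\le\tfrac52\|\xi\|_1\le3\|\xi\|_{X^{**}}\qquad(\xi\in X^{**}).
\end{equation}

\begin{proposition}\label{prop:dfjp}
\begin{enumerate}
\item[(a)] $W\subset B_X$ and $\tilde W\subset B_{X^{**}}$.
\item[(b)] $X$ is contained in the closure of $\operatorname{span}G$ in $F$.
\item[(c)] $X^{**}$ is the $\|\cdot\|_{X^{**}}$-closed span of $\tilde W$.
\item[(d)] If $(h_i)_{i\in I}$ is bounded in $X^{**}$ and its finite signed sums are bounded in the norm of $F^{**}$, then $(h_i)$ is weakly null in $X^{**}$.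
\end{enumerate}
\end{proposition}

\begin{proof}
(a) For $w\in W$ we have $2^rw\in U_r$, so $\|w\|_r\le2^{-r}$ and $\|w\|_X^2\le\frac13$. Let $w_\alpha\in W$ converge weak$^*$ to $w\in\tilde W$. The net $(w_\alpha,w_\alpha,\dots)$ lies in $\Delta\cap B_Z$, so it has a weak$^*$ cluster point in $\Delta^{\perp\perp}\cap B_{Z^{**}}$. The coordinate maps $Z^{**}\to F^{**}$ are weak$^*$ continuous, so each coordinate of the cluster point is $w$.

(b) If $x\in X$, then $x\in(\|x\|_X+1)U_r$ for all $r$, so the distance in $F$ from $x$ to $\operatorname{span}G$ is at most $(\|x\|_X+1)2^{-r}$.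

(c) Let $\xi\in X^{**}$ and $\lambda_r=\|\xi\|_r$, so $\lambda_r\to0$. Write $\xi=\lambda_r(2^rw_r+2^{-r}\beta_r)$ with $w_r\in\tilde W$ and $\beta_r\in B_{F^{**}}$, and put $\eta_r=\xi-2^r\lambda_rw_r\in X^{**}$. We estimate $\|\eta_r\|_m$ in two ways. For $m\le r$ we use that $\eta_r=2^{-r}\lambda_r\beta_r$ is small in $F^{**}$: as $B_{F^{**}}\subset2^m\tilde U_m$, $\|\eta_r\|_m\le\lambda_r2^{m-r}$. For $m>r$ we use that $w_r$ has small $m$-norm: as $\tilde W\subset2^{-m}\tilde U_m$, $\|\eta_r\|_m\le\|\xi\|_m+\lambda_r2^{r-m}$. Bounding the $\ell_2$-norms of the two geometric sequences by their sums,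
\[
\|\eta_r\|_{X^{**}}\le2\lambda_r+\Big(\sum_{m>r}\|\xi\|_m^2\Big)^{1/2}+\lambda_r\longrightarrow0.
\]

(d) Let $\Theta\in X^{***}$. By the Hahn--Banach theorem $\Theta$ extends from $\Delta^{\perp\perp}$ to an element $(\Theta_r)$ of $Z^{***}=(\bigoplus_rF_r^{***})_{\ell_2}$, so $\Theta(h_i)=\sum_r\Theta_r(h_i)$. Each $\Theta_r$ is a bounded functional on $F^{**}$, because $\|\cdot\|_r$ is equivalent to the norm of $F^{**}$; so $(\Theta_r(h_i))_i\in c_0(I)$ by \eqref{eq:signed}. By the Cauchy--Schwarz inequality,
\[
\Big|\sum_{r>R}\Theta_r(h_i)\Big|\le\Big(\sum_{r>R}\|\Theta_r\|^2\Big)^{1/2}\sup_i\|h_i\|_{X^{**}},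
\]
so the series converges uniformly in $i$, and $(\Theta(h_i))_i$ is a uniform limit of elements of $c_0(I)$.
\end{proof}

Part (d) is what lets us verify weak compactness in $X^{**}$, whose dual we never compute, by looking at supports of functions. For our set $G$, part (c) improves to the following.

\begin{lemma}\label{lem:span}
$\tilde G\subset B_{X^{**}}$, and $X^{**}$ is the $\|\cdot\|_{X^{**}}$-closed span of $\tilde G$.
\end{lemma}

\begin{proof}
The inclusion holds since $\tilde G\subset\tilde W$. Let $w\in\tilde W$ and write $w=\sum_i\lambda_iy_i$ as in Lemma~\ref{lem:atomic}. As $\|y_i\|_{X^{**}}\le1$, the series converges absolutely in $X^{**}$, and by \eqref{eq:incl} its sum there equals its sum $w$ in $F^{**}$. So $\tilde W$ lies in the closed span of $\tilde G$, and Proposition~\ref{prop:dfjp}(c) concludes.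
\end{proof}

\section{The bidual $X^{**}$ is WCG}\label{sec:bidual}

By Proposition~\ref{prop:closure} and Lemma~\ref{lem:span}, $g^n_\gamma\in B_{X^{**}}$. So the series $\sum_n\varepsilon_ng^n_\gamma$ converges absolutely in $X^{**}$, and
\[
h_\gamma:=e_\gamma-\sum_n\varepsilon_ng^n_\gamma\in X^{**},\qquad\|h_\gamma\|_{X^{**}}\le1+2=3.
\]
By \eqref{eq:incl} the series has the same sum in $F^{**}$, namely the sequence of functions $(\varepsilon_ng^n_\gamma)_n$; hence $h_\gamma=(\varepsilon_n1_{\{q_\gamma\}})_n$. Consider the countably many families
\begin{enumerate}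
\item[1.] $(u^{\gamma,n}_k)_{a_n(\gamma)=m}$, one for each $(n,k,m)$;
\item[2.] $(g^n_\gamma)_{a_n(\gamma)=m}$, one for each $(n,m)$;
\item[3.] the set $G_2\cap\tilde G$;
\item[4.] $(h_\gamma)_{\gamma\in\Gamma}$.
\end{enumerate}
All lie in $3B_{X^{**}}$, and all members are sequences of functions bounded by $1$. In families 1 and 2 the supports are pairwise disjoint by \eqref{eq:D}; this is the only use of condition (a). In family 4 they are pairwise disjoint in each coordinate because the points $q_\gamma$ are distinct. In family 3 a point $b\in\mathcal B_n$ lies in the support of at most two members, $\chi_b$ and $\varepsilon_n\chi_b$. So all finite signed sums have $F^{**}$-norm at most $2$. By Proposition~\ref{prop:dfjp}(d) each family is weakly null in $X^{**}$, and together with $0$ it forms a weakly compact set.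

The closed span of all the families contains every $u^{\gamma,n}_k$ and every $g^n_\gamma$ (take $m=a_n(\gamma)$), every $e_\gamma=h_\gamma+\sum_n\varepsilon_ng^n_\gamma$, and $G_2\cap\tilde G$. By Proposition~\ref{prop:closure} it contains $\tilde G$, so it is $X^{**}$ by Lemma~\ref{lem:span}. Lemma~\ref{lem:wcg}(a) shows that $X^{**}$ is WCG.

\section{The space $X$ is not WCG}\label{sec:notwcg}

Suppose $X$ is WCG, and take $H\subset X$ as in Lemma~\ref{lem:wcg}(b). By \eqref{eq:incl} the inclusion $X\to F$ is bounded, so $H$ is weakly compact in $F$ as well, and from now on we argue in $F$.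

\emph{Coarse approximation.} Recall that $e_\gamma\in G\subset X$. For each $\gamma$ choose $l(\gamma)\in\omega$ and $x_\gamma\in l(\gamma)H$ with $\|e_\gamma-x_\gamma\|_X<\frac1{12}$; then $\|e_\gamma-x_\gamma\|_F<\frac14$ by \eqref{eq:incl}. Let $\Gamma_n=\{\gamma:l(\gamma)=n\}$. The error $\frac14$ exceeds the weight $\varepsilon_n$ of the $n$-th coordinate once $n>2$, so this estimate alone says nothing about $x_\gamma$ on $K_n$. The information comes from the fact that $x_\gamma$ belongs to $X$ and is therefore built from $G$.

\emph{Fine approximation.} By Proposition~\ref{prop:dfjp}(b), for each $\gamma$ and $n$ there is a finite linear combination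
\[
z_{\gamma,n}=\sum_{\gamma'}c_{\gamma'}e_{\gamma'}+\sum_{\gamma',m,k}c_{\gamma',m,k}\,u^{\gamma',m}_k\qquad\text{with}\qquad\|x_\gamma-z_{\gamma,n}\|_F<\tfrac1{16}\varepsilon_n.
\]
Fix such an expression, let $\Phi^n(\gamma)$ be the finite set of indices $\gamma'\ne\gamma$ occurring in it, let $k^n(\gamma)$ be an upper bound for the numbers $k$ occurring in it, and let $c(\gamma,n)$ be the coefficient of $e_\gamma$ (zero if $e_\gamma$ does not occur). As in Example~\ref{ex:fan}, this coefficient is read off at the limit point of the fan. Evaluate the $0$-th coordinate at $q_\gamma\in K_0$. Every $u^{\gamma',0}_k$ vanishes there, since $q_\gamma$ takes no value in $\omega$; the $u^{\gamma',m}_k$ with $m\ne0$ have zero $0$-th coordinate; $e^0_{\gamma'}(q_\gamma)=0$ for $\gamma'\ne\gamma$; and $\varepsilon_0e^0_\gamma(q_\gamma)=1$. So $z_{\gamma,n}$ gives the value $c(\gamma,n)$ and $e_\gamma$ gives $1$, whence $|1-c(\gamma,n)|\le\|e_\gamma-z_{\gamma,n}\|_F<\frac14+\frac1{16}$ and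
\begin{equation}\label{eq:coef}
c(\gamma,n)\ge\tfrac12.
\end{equation}

\emph{The branch.} Lemma~\ref{lem:branch} gives $n$ and $b=\{(\gamma_0,j_0)<_n(\gamma_1,j_1)<_n\cdots\}\in\mathcal B_n$ with $\gamma_i\in\Gamma_n$, $j_i>k^n(\gamma_i)$ and $\Phi^n(\gamma_i)\cap\operatorname{sh}(b)=\emptyset$ for all $i$. Let $s_p\in K_n$ be the chain $\{(\gamma_r,j_r):r\le p\}$, and let $\delta_s\in F^*$ be evaluation of the $n$-th coordinate at $s\in K_n$. Write $x_i=x_{\gamma_i}$, $z_i=z_{\gamma_i,n}$ and $c_i=c(\gamma_i,n)$. Let $s$ be one of the points $s_0,s_1,\dots,b$. In $\delta_s(z_i)$, a term with index $\gamma'\notin\operatorname{sh}(s)$ vanishes because $s(\gamma')=\circ$, and the only index occurring in $z_i$ that can belong to $\operatorname{sh}(s)\subset\operatorname{sh}(b)$ is $\gamma_i$. The terms $u^{\gamma_i,n}_k(s)$ vanish too, because $s(\gamma_i)\in\{j_i,\circ\}$ and $k\le k^n(\gamma_i)<j_i$. What remains is $\delta_s(z_i)=\varepsilon_nc_ie^n_{\gamma_i}(s)$. Thus $\delta_b(z_i)=\varepsilon_nc_i\ge\frac12\varepsilon_n$ by \eqref{eq:coef}, and $\delta_{s_p}(z_i)=0$ for $i>p$. Passing to $x_i$,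
\[
\delta_b(x_i)\ge\tfrac7{16}\varepsilon_n\ \text{ for all }i,\qquad|\delta_{s_p}(x_i)|\le\tfrac1{16}\varepsilon_n\ \text{ for }i>p.
\]

\emph{The contradiction.} This is the situation of Example~\ref{ex:branch} at scale $\varepsilon_n$. All $x_i$ lie in the weakly compact set $nH$, so $(x_i)$ has a weak cluster point $x\in F$. It satisfies $\delta_b(x)\ge\frac7{16}\varepsilon_n$ and $|\delta_{s_p}(x)|\le\frac1{16}\varepsilon_n$ for every $p$. The $n$-th coordinate of $x$ is continuous on $K_n$ and $s_p\to b$ by Lemma~\ref{lem:compact}, so $\delta_b(x)=\lim_p\delta_{s_p}(x)\le\frac1{16}\varepsilon_n$. This contradiction shows that $X$ is not WCG.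

The argument breaks down in $X^{**}$ at the fine approximation, as it must: the vector $h_\gamma+\sum_{m<n}\varepsilon_mg^m_\gamma$ is within $2\varepsilon_n$ of $e_\gamma$ in $X^{**}$, and its $n$-th coordinate vanishes on every chain.

\medskip
\noindent\emph{Density.} We have $|G_0|,|G_1|\le\mathfrak c$, and $|G_2|\le\mathfrak c$ because a branch is a countable set of nodes, so $|\mathcal B_n|\le\mathfrak c^\omega=\mathfrak c$. By Proposition~\ref{prop:closure}, $|\tilde G|\le\mathfrak c$, and rational combinations of elements of $\tilde G$ are dense in $X^{**}$ by Lemma~\ref{lem:span}. Hence $\operatorname{dens}X\le\operatorname{dens}X^{**}\le\mathfrak c$. For $\gamma\ne\gamma'$, evaluation at $q_\gamma\in K_0$ and \eqref{eq:incl} give $3\|e_\gamma-e_{\gamma'}\|_X\ge\|e_\gamma-e_{\gamma'}\|_F\ge1$. So $X$ contains a $\frac13$-separated set of size $\mathfrak c$, and $\operatorname{dens}X=\mathfrak c$. This proves Theorem~\ref{thm:A} for real scalars.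

\medskip
\noindent\emph{Complex scalars.} Let $X_{\mathbb C}=X\oplus iX$ be the complexification: the real space $X\oplus X$ with multiplication by $i$ given by $J(x,y)=(-y,x)$, under an equivalent complex norm. It has density $\mathfrak c$. For a complex Banach space $E$ with underlying real space $E_{\mathbb R}$, the map $\varphi\mapsto\operatorname{Re}\varphi$ is an isometry of $E^*$ onto $(E_{\mathbb R})^*$ that carries multiplication by $i$ to $J^*$. In particular $E$ and $E_{\mathbb R}$ have the same weak topology, and applying the identification twice shows that $(X_{\mathbb C})^{**}$ is $X^{**}\oplus X^{**}$ with complex structure $J^{**}(\xi,\eta)=(-\eta,\xi)$; that is, $(X_{\mathbb C})^{**}=(X^{**})_{\mathbb C}$ up to equivalent norms. A weakly compact set generating $X^{**}$ is weakly compact in $(X^{**})_{\mathbb C}$ and has dense complex span, so $(X_{\mathbb C})^{**}$ is WCG. Conversely, suppose a weakly compact $H$ generated $X_{\mathbb C}$. The map $\operatorname{Re}\colon x+iy\mapsto x$ is bounded, real-linear and onto $X$, so $\operatorname{Re}(H\cup iH)$ is weakly compact in $X$, and its real span $\operatorname{Re}(\operatorname{span}_{\mathbb C}H)$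 is dense in $X$. Then $X$ would be WCG. So $X_{\mathbb C}$ is not WCG, and the proof of Theorem~\ref{thm:A} is complete.
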